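
\newtheorem{theorem}{Theorem}[section]
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}

\title{The endpoint exponent $1/2$ in Pisier's theorem\\ on Kolmogorov and Gelfand numbers}


\begin{abstract}
For every $\alpha>\frac12$, a theorem of Pisier provides, for each $n$-dimensional real Banach space $E$, an
isomorphism $S:\ell_2^n\to E$ for which the Kolmogorov numbers of $S$ and the Gelfand numbers of $S^{-1}$ are at most
$b(\alpha)(n/k)^{\alpha}$ for all $k\le n$. We show that this fails for $\alpha=\frac12$: for $E=\ell_1^n$ the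
constant must grow at least like $(\log n)^{1/4}$. The proof is elementary and self-contained, and it also gives the
lower bound $b(\alpha)\ge c(\alpha-\frac12)^{-1/4}$. With the help of known theorems we then obtain a lower bound for
the products $d_{\lceil n/2\rceil}(S)\,c_k(S^{-1})$ for all $k$ up to a fixed multiple of $n$, the exact order
$(\log n)^{1/4}$ for $\ell_1^n$ and $\ell_\infty^n$, and a characterization of the Banach spaces whose
finite-dimensional subspaces satisfy the statement with $\alpha=\frac12$ uniformly: they are the K-convex ones.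
\end{abstract}

\section{The question and the answer}

All Banach spaces are real. Let $T:X\to Y$ be a bounded linear operator between Banach spaces and let $k\ge1$ be an
integer. The $k$-th \emph{Kolmogorov number} and the $k$-th \emph{Gelfand number} of $T$ are
\begin{align*}
d_k(T)&=\inf\{\|Q_NT\| : N\subseteq Y \text{ a linear subspace},\ \dim N<k\},\\
c_k(T)&=\inf\{\|TJ_M\| : M\subseteq X \text{ a closed linear subspace},\ \operatorname{codim}M<k\},
\end{align*}
where $Q_N:Y\to Y/N$ is the quotient map and $J_M:M\to X$ is the embedding. Both sequences are nonincreasing in $k$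
and start with $d_1(T)=c_1(T)=\|T\|$.

For a real number $\alpha$ consider the following statement: there is a constant $b(\alpha)$, depending only on
$\alpha$, such that for every $n\ge1$ and every $n$-dimensional Banach space $E$ there is an isomorphism $S$ from
$\ell_2^n$ onto $E$ with
\begin{equation}\label{eq:pisier}
d_k(S)<b(\alpha)\Big(\frac nk\Big)^{\alpha}\quad\text{and}\quad
c_k(S^{-1})<b(\alpha)\Big(\frac nk\Big)^{\alpha}\qquad(1\le k\le n).
\end{equation}
A theorem of Pisier (1988, 1989) says that the statement is true for every $\alpha>\frac12$, with $b(\alpha)$ of order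
$O\big((\alpha-\frac12)^{-1/2}\big)$ as $\alpha\to\frac12$. The statement is not true for $\alpha<\frac12$. The
endpoint $\alpha=\frac12$ has been posed as an open problem: is there a constant $b$ such that every $n$-dimensional
$E$, for every $n$, admits an isomorphism $S$ satisfying \eqref{eq:pisier} with $b\,(n/k)^{1/2}$ on the right-hand
sides? We show that the answer is no.

\subsection*{What the inequalities say}

Let $B_E$ be the unit ball of $E$ and let $D=S(B_{\ell_2^n})$, an ellipsoid in $E$. If $d_k(S)<a$, then there is a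
subspace $N$ with $\dim N<k$ and $D\subseteq aB_E+N$: up to fewer than $k$ dimensions, the ellipsoid lies in $aB_E$.
If $c_k(S^{-1})<a$, then there is a subspace $M$ with $\operatorname{codim}M<k$ and $B_E\cap M\subseteq aD$: after
fewer than $k$ linear conditions, the unit ball lies in $aD$. So \eqref{eq:pisier} asks for one ellipsoid that
approximates $B_E$ at all scales $k$ simultaneously, the quality being a power of $n/k$. For $\lambda>0$, replacing
$S$ by $\lambda S$ multiplies all $d_k(S)$ by $\lambda$ and divides all $c_k(S^{-1})$ by $\lambda$. We therefore work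
with the products $d_j(S)\,c_k(S^{-1})$, which do not depend on the scaling.

\subsection*{Where the exponent $1/2$ comes from}

For $E=\ell_2^n$ and $S=\mathrm{id}$, all the numbers are at most $1$. The first instructive case is $E=\ell_1^n$
with $S=n^{-1/2}\,\mathrm{id}$, whose ellipsoid is the largest Euclidean ball inside the cross-polytope. Here
$d_k(S)\le\|S\|=1$ for all $k$, while $c_k(S^{-1})=\sqrt n\,c_k(\mathrm{id}:\ell_1^n\to\ell_2^n)$. A theorem of
Garnaev and Gluskin \cite{GG} gives, in dual form,
\begin{equation}\label{eq:GG}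
c_k(\mathrm{id}:\ell_1^n\to\ell_2^n)\le C\min\Big\{1,\sqrt{\tfrac{\log(en/k)}{k}}\Big\}\qquad(1\le k\le n),
\end{equation}
and for $k\le e^{-16}n$ this is the right order (Lemma~\ref{lem:gelfand} below). Hence
$c_k(S^{-1})\le C\sqrt{n/k}\,\sqrt{\log(en/k)}$: the exponent is $\frac12$ up to a logarithm. For $\alpha>\frac12$
the logarithm is absorbed by $(n/k)^{\alpha-1/2}$; at $\alpha=\frac12$ it is not.

This does not yet decide the question, because it concerns one particular ellipsoid, and the statement with
$\alpha=\frac12$ leaves much freedom to choose another. The number $d_k(S)$ is allowed to be as large as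
$b\sqrt{n/k}$, so the ellipsoid may stick far out of the cross-polytope in a few directions, which makes $S^{-1}$
smaller there; and these directions need not have anything to do with the coordinate axes. The logarithm in
\eqref{eq:GG} is only needed for $k$ much smaller than $n$, so one might hope that a well-chosen ellipsoid removes
it. It cannot.

\begin{theorem}\label{thm:main}
There is $n_0$ such that for all $n\ge n_0$ the following holds. If $S:\ell_2^n\to\ell_1^n$ is an isomorphism with
\[
d_k(S)\le b\,(n/k)^{1/2}\quad\text{and}\quad c_k(S^{-1})\le b\,(n/k)^{1/2}\qquad(1\le k\le n),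
\]
then $b\ge\frac1{100}(\log n)^{1/4}$. Consequently the statement of Pisier's theorem is false for $\alpha=\frac12$.
\end{theorem}

The proof uses only two of the $2n$ hypotheses: the bound for $d_{\lceil n/2\rceil}(S)$ and the bound for one
Gelfand number $c_k(S^{-1})$ with $k$ of the order of $\log n$. The first forces at least a quarter of the
semi-axes of the ellipsoid to be of order at most $b\,n^{-1/2}$, wherever they point. This in turn forces
$c_k(S^{-1})$ to be at least of order $\sqrt n/b$: every subspace whose codimension is at most a small multiple of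
$\log n$ contains a vector close to a difference $e_i-e_j$ of two unit vectors in whose direction the ellipsoid is
thin. Comparison with the second bound $c_k(S^{-1})\le b\sqrt{n/k}$ gives $b^2\ge c\sqrt k$.
Section~\ref{sec:identity} carries this out for multiples of the identity, Section~\ref{sec:general} for all $S$.

Section~\ref{sec:general} also contains the lower bound for $b(\alpha)$, and
Sections~\ref{sec:full}--\ref{sec:kconvex} contain the other results announced in the abstract. The latter use
theorems from the literature, which are stated where they are needed. Numerical constants are not optimized; several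
proofs give better ones than we state.

\subsection*{Notation}

We write $|\cdot|$ and $\langle\cdot,\cdot\rangle$ for the Euclidean norm and inner product of $\mathbb R^n$,
$e_1,\dots,e_n$ for the unit vectors, $B_p^n$ for the unit ball of $\ell_p^n$, and $\log$ for the natural logarithm.
The cardinality of a finite set $A$ is also denoted by $|A|$.
For $\sigma\subseteq\{1,\dots,n\}$ we put $\mathbb R^\sigma=\{x\in\mathbb R^n:x_i=0\text{ for }i\notin\sigma\}$.
Linear maps between the spaces $\ell_p^n$ are regarded as matrices; their singular values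
$s_1(T)\ge\dots\ge s_n(T)$ always refer to the Euclidean structure. Thus there is an orthonormal basis
$v_1,\dots,v_n$ of right singular vectors with $|Tx|^2=\sum_i s_i(T)^2\langle x,v_i\rangle^2$. The letters $c,C>0$
denote absolute constants, which may change from line to line.

\section{Two standard tools}

\emph{Duality.} For a linear map $u:X\to Y$ between finite-dimensional spaces,
\begin{equation}\label{eq:duality}
d_k(u)=c_k(u^*),\qquad c_k(u)=d_k(u^*).
\end{equation}
Indeed, $(Y/N)^*$ is isometrically the annihilator $N^\perp\subseteq Y^*$, and under this identification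
$(Q_Nu)^*=u^*J_{N^\perp}$, so $\|Q_Nu\|=\|u^*J_{N^\perp}\|$. Since $\operatorname{codim}N^\perp=\dim N$ and every
subspace of $Y^*$ is an annihilator, the first identity follows; the second is the first for $u^*$. In particular,
for $S:\ell_2^n\to\ell_1^n$ the adjoint is the transposed matrix, viewed as a map
$S^*:\ell_\infty^n\to\ell_2^n$; it has the same singular values as $S$.

\medskip
\emph{Packing.} If $W$ is a subset of the unit ball of a $q$-dimensional normed space whose points have pairwise
distances $>\varepsilon$, then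
\begin{equation}\label{eq:packing}
|W|\le(1+2/\varepsilon)^q .
\end{equation}
Indeed, the closed balls of radius $\varepsilon/2$ around the points of $W$ are disjoint and lie in the ball of
radius $1+\varepsilon/2$ around $0$; compare volumes. For $q=0$ the bound reads $|W|\le1$, which is trivial.

\section{The identity, by hand}\label{sec:identity}

We first prove Theorem~\ref{thm:main} in the special case $S=\lambda\,\mathrm{id}$, $\lambda\ne0$. Both halves of the
general proof are already visible here.

\subsection*{Kolmogorov numbers: vertices of sections of the cube}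

\begin{lemma}\label{lem:vertex}
Let $M\subseteq\mathbb R^n$ be a subspace of dimension $q\ge1$. There is $y\in M$ with $\|y\|_\infty=1$ that has at
least $q$ coordinates of modulus $1$. In particular $|y|\ge\sqrt q$.
\end{lemma}

\begin{proof}
Let $y$ be an extreme point of the compact convex set $M\cap B_\infty^n$, and let $A=\{i:|y_i|=1\}$. If $|A|<q$, then
the $|A|$ conditions $z_i=0$, $i\in A$, leave a vector $z\ne0$ in $M$. For small $t>0$ both $y+tz$ and $y-tz$ lie in
$M\cap B_\infty^n$, so $y$ is not extreme. Hence $|A|\ge q\ge1$, and in particular $\|y\|_\infty=1$.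
\end{proof}

If $k\le n$ and $\operatorname{codim}M<k$, then $\dim M\ge n-k+1$, and the lemma gives
$\|\mathrm{id}|_M\|\ge\sqrt{n-k+1}$ for $\mathrm{id}:\ell_\infty^n\to\ell_2^n$. By \eqref{eq:duality},
\begin{equation}\label{eq:dkid}
d_k(\mathrm{id}:\ell_2^n\to\ell_1^n)=c_k(\mathrm{id}:\ell_\infty^n\to\ell_2^n)\ge\sqrt{n-k+1}.
\end{equation}
For $k=\lceil n/2\rceil$ this is at least $\sqrt{n/2}$, while $\|\mathrm{id}:\ell_2^n\to\ell_1^n\|=\sqrt n$.
Discarding half of the dimensions gains only a constant factor.

\subsection*{Gelfand numbers: two unit vectors with nearly the same image}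

Take first $k=2$ and $n=6$. A hyperplane has the form $M=\{x:\langle a,x\rangle=0\}$, and we may assume that
$a_l=1=\max_i|a_i|$ for some $l$. Two of the six numbers $a_1,\dots,a_6\in[-1,1]$, say $a_i$ and $a_j$, differ by at
most $\frac25$. Then
\[
h=e_i-e_j-(a_i-a_j)e_l\in M,\qquad \|h\|_1\le2+\tfrac25,\qquad |h|\ge\sqrt2-\tfrac25 .
\]
So $M$ contains a small perturbation of $e_i-e_j$, and for such a vector $|h|$ is comparable with $\|h\|_1$. In the
language of quotients, $x\mapsto\langle a,x\rangle$ identifies $\ell_1^6/M$ with $\mathbb R$; the interval $[-1,1]$ is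
its unit ball, and $a_i$ is the image of $e_i$.

For general $k$ let $\operatorname{codim}M\le k-1$ and suppose that $5^{k-1}<n$. The images of $e_1,\dots,e_n$ lie in
the unit ball of $\ell_1^n/M$, a space of dimension at most $k-1$. By \eqref{eq:packing} with $\varepsilon=\frac12$
two of them, belonging to $i\ne j$, have distance at most $\frac12$. This means that $e_i-e_j=h+z$ with $h\in M$ and
$|z|\le\|z\|_1\le\frac12$. Then $|h|\ge\sqrt2-\frac12$ and $\|h\|_1\le\frac52$, so $|h|\ge\frac13\|h\|_1$. Hence
\begin{equation}\label{eq:ckid}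
c_k(\mathrm{id}:\ell_1^n\to\ell_2^n)\ge\tfrac13\qquad\text{if }5^{k-1}<n .
\end{equation}

\subsection*{Conclusion for multiples of the identity}

For $S=\lambda\,\mathrm{id}$ the scale cancels, and \eqref{eq:dkid} and \eqref{eq:ckid} give
$d_{\lceil n/2\rceil}(S)\,c_k(S^{-1})\ge\frac13\sqrt{n/2}$ whenever $5^{k-1}<n$. If $S$ satisfies the hypotheses of
Theorem~\ref{thm:main}, the left-hand side is at most $\sqrt2\,b\cdot b\sqrt{n/k}$. Hence $b^2\ge\frac16\sqrt k$. For
$n\ge2$ the choice $k=\lceil\log n/\log5\rceil$ is admissible, and we get $b\ge\frac13(\log n)^{1/4}$.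

\section{Arbitrary isomorphisms}\label{sec:general}

For a general $S$ both steps meet the difficulty that the singular vectors have nothing to do with the coordinates.
In the first step this costs nothing: one intersects with a spectral subspace and then uses
Lemma~\ref{lem:vertex}, which holds for every subspace.

\begin{proposition}\label{prop:singular}
Let $S:\ell_2^n\to\ell_1^n$ be linear and $1\le k\le j\le n$. Then
\[
d_k(S)\ge s_j(S)\sqrt{j-k+1}.
\]
\end{proposition}

\begin{proof}
By \eqref{eq:duality}, $d_k(S)=c_k(S^*:\ell_\infty^n\to\ell_2^n)$. Let $\operatorname{codim}M<k$. Let $F$ be the span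
of right singular vectors of $S^*$ belonging to its $j$ largest singular values, so that $|S^*y|\ge s_j(S)|y|$ for
$y\in F$. Since $\dim(F\cap M)\ge j-(k-1)\ge1$, Lemma~\ref{lem:vertex} gives $y\in F\cap M$ with $\|y\|_\infty=1$ and
$|y|\ge\sqrt{j-k+1}$. Thus $\|S^*J_M\|\ge|S^*y|\ge s_j(S)\sqrt{j-k+1}$.
\end{proof}

Now let $S$ be an isomorphism, and put $\delta=d_{\lceil n/2\rceil}(S)$, $k=\lceil n/2\rceil$, $j=\lceil3n/4\rceil$.
Then $j-k+1\ge\frac{3n}4-\frac{n+1}2+1\ge\frac n4$, so $0<s_j(S)\le2\delta/\sqrt n$. The singular values of $S^{-1}$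
are the inverses of those of $S$, and $n-j+1=\lfloor n/4\rfloor+1\ge n/4$. Therefore
\begin{equation}\label{eq:eta}
S^{-1}\text{ has at least } n/4 \text{ singular values } \ge\eta:=\frac{\sqrt n}{2\delta}.
\end{equation}
All that is used about $T=S^{-1}$ in the second step is \eqref{eq:eta}. It gives $|Tx|\ge\eta|Px|$ for an orthogonal
projection $P$ of rank at least $n/4$, but some $e_i$, or some differences $e_i-e_j$, may be annihilated by $P$. The
point is that many unit vectors have well-separated images under $P$, and that the perturbation $z$ of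
Section~\ref{sec:identity} is harmless: although $|Tz|$ may be huge, we only need $|Pz|$, and $|Pz|\le\|z\|_1$.

\begin{proposition}\label{prop:pigeon}
Let $T:\mathbb R^n\to\mathbb R^n$ have at least $n/4$ singular values $\ge\eta>0$. If $13^{k-1}<n/2056$, then
\[
c_k(T:\ell_1^n\to\ell_2^n)\ge\frac{\eta}{13}.
\]
\end{proposition}

\begin{proof}
Let $P$ be the orthogonal projection onto the span of right singular vectors of $T$ belonging to singular values
$\ge\eta$. Then $|Tx|\ge\eta|Px|$ for all $x$, and $\operatorname{rank}P\ge n/4$.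

\emph{Separated unit vectors.} Write $P=(P_{ij})$. As $P=P^{\mathsf T}=P^2$, we have
$\sum_jP_{ij}^2=P_{ii}=|Pe_i|^2\le1$, and $\sum_iP_{ii}=\operatorname{rank}P\ge n/4$. Let
$J_0=\{i:P_{ii}\ge\frac18\}$. From $\frac n4\le|J_0|+\frac18n$ we get $|J_0|\ge n/8$. Join distinct $i,j\in J_0$ by an
edge if $|P_{ij}|\ge\frac1{16}$. Since $\sum_jP_{ij}^2\le1$, every vertex has at most $256$ neighbors. Choosing
vertices one after another and discarding their neighbors, we obtain $J\subseteq J_0$ without edges and with
$|J|\ge|J_0|/257\ge n/2056$. For distinct $i,j\in J$,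
\[
|P(e_i-e_j)|^2=P_{ii}+P_{jj}-2P_{ij}\ge\tfrac18+\tfrac18-\tfrac18=\tfrac18 .
\]

\emph{Pigeonhole.} Let $\operatorname{codim}M\le k-1$ and put $\varepsilon=1/\sqrt{32}$, so that
$1+2/\varepsilon=1+2\sqrt{32}<13$. The images of the vectors $e_i$, $i\in J$, lie in the unit ball of $\ell_1^n/M$,
whose dimension is at most $k-1$, and $|J|>13^{k-1}$. By \eqref{eq:packing} there are distinct $i,j\in J$ whose images
have distance at most $\varepsilon$. So $e_i-e_j=h+z$ with $h\in M$ and $\|z\|_1\le\varepsilon$. Since
$|Pz|\le|z|\le\|z\|_1$,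
\[
|Ph|\ge\tfrac1{\sqrt8}-\tfrac1{\sqrt{32}}=\tfrac1{\sqrt{32}},\qquad \|h\|_1\le2+\tfrac1{\sqrt{32}} .
\]
Hence $|Th|/\|h\|_1\ge\eta|Ph|/\|h\|_1\ge\eta/(2\sqrt{32}+1)\ge\eta/13$.
\end{proof}

With $\eta$ from \eqref{eq:eta}, Proposition~\ref{prop:pigeon} gives, for every isomorphism
$S:\ell_2^n\to\ell_1^n$,
\begin{equation}\label{eq:product}
d_{\lceil n/2\rceil}(S)\,c_k(S^{-1})\ge\frac{\sqrt n}{26}\qquad\text{if }13^{k-1}<\frac n{2056}.
\end{equation}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let $n\ge n_0:=2056^2$ and $k=\big\lceil\frac{\log(n/2056)}{\log13}\big\rceil$. Then $13^{k-1}<n/2056$, so in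
particular $k\le n$. Moreover $n/2056\ge\sqrt n$, so
\begin{equation}\label{eq:k}
k\ge\frac{\log n}{2\log13}\ge\frac{\log n}6 .
\end{equation}
By hypothesis $d_{\lceil n/2\rceil}(S)\le\sqrt2\,b$ and $c_k(S^{-1})\le b\sqrt{n/k}$. So \eqref{eq:product} yields
$\sqrt2\,b^2\sqrt{n/k}\ge\sqrt n/26$, that is,
\[
b^2\ge\frac{\sqrt k}{26\sqrt2}\ge\frac{\sqrt{\log n}}{26\sqrt{12}}\ge\frac{\sqrt{\log n}}{100}.
\]
Hence $b\ge\frac1{10}(\log n)^{1/4}\ge\frac1{100}(\log n)^{1/4}$. This tends to infinity with $n$, so no constant $b$
serves all the spaces $\ell_1^n$.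
\end{proof}

The same inequality bounds the constants in Pisier's theorem from below as $\alpha\to\frac12$.

\begin{theorem}\label{thm:balpha}
The constants in Pisier's theorem satisfy $b(\alpha)\ge c\,(\alpha-\frac12)^{-1/4}$ for $\frac12<\alpha\le1$.
\end{theorem}

\begin{proof}
Put $\theta=\alpha-\frac12\in(0,\frac12]$, choose an integer $n$ with $16+\theta^{-1}\le\log n\le17+\theta^{-1}$, and
let $k$ be as in the proof of Theorem~\ref{thm:main}; note that $n\ge e^{16}>2056^2$. Let $S:\ell_2^n\to\ell_1^n$
satisfy \eqref{eq:pisier}. Then $d_{\lceil n/2\rceil}(S)\le2^\alpha b(\alpha)\le2b(\alpha)$ and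
$c_k(S^{-1})\le b(\alpha)(n/k)^\alpha$. Since $k^\alpha\ge\sqrt k$ and, by \eqref{eq:k},
$k\ge\frac16\log n\ge(6\theta)^{-1}$, the product estimate \eqref{eq:product} yields
\[
b(\alpha)^2\ge\tfrac1{52}\,n^{\frac12-\alpha}k^\alpha\ge\tfrac1{52}\,e^{-\theta\log n}\sqrt k
\ge\tfrac1{52}\,e^{-17\theta-1}\,(6\theta)^{-1/2}\ge\tfrac1{52}\,e^{-9.5}\,(6\theta)^{-1/2}. \qedhere
\]
\end{proof}

\begin{remark}
The computation also shows why the statement fails for $\alpha<\frac12$: if $0\le\alpha<\frac12$ and
\eqref{eq:pisier} held with a constant $b$ for all $\ell_1^n$, the same steps would give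
$b^2\ge\frac1{52}n^{\frac12-\alpha}k^\alpha$, which now tends to infinity at least as fast as a power of $n$. For
$\alpha<0$ the inequalities \eqref{eq:pisier} are stronger than for $\alpha=0$.
\end{remark}

\section{The full range of $k$}\label{sec:full}

The estimate \eqref{eq:product} stops at $k\approx\log n$, because a quotient of larger dimension has room for all
$n$ unit vectors. We now extend it to all $k$ up to a small multiple of $n$.

\begin{theorem}\label{thm:full}
For every isomorphism $S:\ell_2^n\to\ell_1^n$ and $1\le k\le e^{-20}n$,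
\[
d_{\lceil n/2\rceil}(S)\,c_k(S^{-1})\ge\tfrac1{5000}\sqrt n\,\min\Big\{1,\sqrt{\tfrac{\log(n/k)}k}\Big\}.
\]
Dually, $c_{\lceil n/2\rceil}(S^{-1})\,d_k(S)$ has the same lower bound for every isomorphism
$S:\ell_2^n\to\ell_\infty^n$.
\end{theorem}

To beat a quotient of dimension $k-1\gg\log n$ by counting, one needs exponentially many test vectors. We use
averages of $s$ unit vectors, whose mutual Euclidean distances are of order $s^{-1/2}$. Now the perturbation
argument of Section~\ref{sec:general} breaks down: it allows an error $z$ with $\|z\|_1\le\varepsilon$, hence only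
$|z|\le\varepsilon$, which may be much larger than $s^{-1/2}$. Instead we use that if $|h|$ is very small compared
with $\|h\|_1$ for all $h\in M$, then passing to $\ell_1/M$ does not change the norm of sparse vectors at all. This
argument involves the full Euclidean norm $|h|$, not $|Ph|$. So we first pass to a set of coordinates on which $P$ is
bounded below.

\begin{lemma}\label{lem:restrict}
Let $n\ge16$ and let $T:\mathbb R^n\to\mathbb R^n$ have at least $n/4$ singular values $\ge\eta>0$. There is $\sigma$
with $|\sigma|=\lfloor n/16\rfloor$ and $|Tx|\ge\frac\eta4|x|$ for all $x\in\mathbb R^\sigma$.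
\end{lemma}

\begin{proof}
The restricted invertibility theorem of Bourgain and Tzafriri, in the form of Spielman and Srivastava \cite{SS}, says:
for $L:\ell_2^n\to\ell_2^n$, $L\ne0$, and $0<\varepsilon<1$ there is $\sigma$ with
\[
|\sigma|\ge\Big\lfloor\varepsilon^2\frac{\|L\|_{HS}^2}{\|L\|^2}\Big\rfloor\quad\text{and}\quad
|Lx|^2\ge(1-\varepsilon)^2\frac{\|L\|_{HS}^2}{n}|x|^2\quad(x\in\mathbb R^\sigma),
\]
where $\|L\|_{HS}$ is the Hilbert--Schmidt norm. Take $\varepsilon=\frac12$ and $L=P$, the projection from the proof
of Proposition~\ref{prop:pigeon}. Then $\|P\|=1$ and $\|P\|_{HS}^2=\operatorname{rank}P\ge n/4$, so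
$|\sigma|\ge\lfloor n/16\rfloor$ and $|Px|^2\ge\frac14\cdot\frac14|x|^2$ on $\mathbb R^\sigma$. Discard superfluous
elements of $\sigma$ and use $|Tx|\ge\eta|Px|$.
\end{proof}

The second ingredient is the lower bound of Garnaev and Gluskin matching \eqref{eq:GG}. The proof follows Foucart,
Pajor, Rauhut and Ullrich.

\begin{lemma}\label{lem:gelfand}
If $k\ge1$ and $m\ge e^{16}k$ are integers, then
\[
c_k(\mathrm{id}:\ell_1^m\to\ell_2^m)\ge\tfrac1{12}\min\Big\{1,\sqrt{\tfrac{\log(m/k)}k}\Big\}.
\]
\end{lemma}

\begin{proof}
Let $\operatorname{codim}M<k$ and let $\gamma\ge0$ be such that $|x|\le\gamma\|x\|_1$ for $x\in M$. We have to bound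
$\gamma$ from below. Let $1\le s\le m$ be an integer and $p=\lfloor m/s\rfloor$.

\emph{Claim. If $8s\gamma^2<1$, then $\frac s2\log\frac p4\le(k-1)\log3$.}

For a set $I$ of coordinates let $h_I$ be the vector that agrees with $h$ on $I$ and vanishes elsewhere. For
$h\in M$ and $|I|\le2s$,
\[
\|h_I\|_1\le\sqrt{2s}\,|h|\le\sqrt{2s}\,\gamma\|h\|_1\le\tfrac12\|h\|_1 .
\]
If $z$ is supported in $I$, then
\[
\|z+h\|_1\ge\|z\|_1-\|h_I\|_1+\|h_{I^c}\|_1=\|z\|_1+\|h\|_1-2\|h_I\|_1\ge\|z\|_1 .
\]
So every vector with at most $2s$ nonzero coordinates has the same norm in $\ell_1^m/M$ as in $\ell_1^m$.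

Choose $s$ disjoint blocks of $p$ coordinates, and denote by $e_{(l,a)}$ the $a$-th unit vector of the $l$-th block.
Let $W\subseteq\{1,\dots,p\}^s$ be a maximal set of words with pairwise Hamming distances $>s/2$. By maximality every
word differs from some element of $W$ in at most $\lfloor s/2\rfloor$ places. For each $w\in W$ there are at most
$2^sp^{s/2}$ such words: choose a set of $\lfloor s/2\rfloor$ places and fill it arbitrarily. Hence
$|W|\ge p^s/(2^sp^{s/2})=(p/4)^{s/2}$. For $w\in W$ put $x_w=\frac1s\sum_{l\le s}e_{(l,w_l)}$, so that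
$\|x_w\|_1=1$. For distinct $w,w'\in W$ the vector $x_w-x_{w'}$ has at most $2s$ nonzero coordinates, and its
$\ell_1$-norm is $\frac2s$ times the Hamming distance of $w$ and $w'$, hence $>1$. By the preceding paragraph the
images of the $x_w$ in $\ell_1^m/M$ have pairwise distances $>1$. They lie in its unit ball, and
$\dim(\ell_1^m/M)\le k-1$; so $|W|\le3^{k-1}$ by \eqref{eq:packing}. This proves the claim.

It remains to choose $s$. Let $L=\log(m/k)\ge16$.

\emph{Case $8k\ge L$.} Let $s=\lceil8k/L\rceil$. Since $8k/L\ge1$, we have $s\le16k/L\le k$. So $m/s\ge m/k$ and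
$p\ge\frac12\frac ms\ge\frac12\frac mk$, which gives $\log\frac p4\ge L-\log8\ge\frac L2$. Therefore
$\frac s2\log\frac p4\ge\frac{4k}{L}\cdot\frac L2=2k>(k-1)\log3$. By the claim $8s\gamma^2\ge1$, hence
$\gamma^2\ge\frac1{8s}\ge\frac L{128k}$, and $\sqrt{128}<12$.

\emph{Case $8k<L$.} Let $s=1$, so $p=m\ge e^L>e^{8k}$. Then
$\frac12\log\frac m4\ge\frac12(8k-\log4)>(k-1)\log3$, and the claim gives $\gamma^2\ge\frac18$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:full}]
Since $k\ge1$, we have $n\ge e^{20}$. Let $\delta=d_{\lceil n/2\rceil}(S)$ and $T=S^{-1}$. By \eqref{eq:eta} and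
Lemma~\ref{lem:restrict} there is $\sigma$ with $|\sigma|=m:=\lfloor n/16\rfloor$ and $|Tx|\ge\frac\eta4|x|$ on
$\mathbb R^\sigma$, where $\eta=\sqrt n/(2\delta)$. If $\operatorname{codim}M<k$, then $M\cap\mathbb R^\sigma$ has
codimension $<k$ in $\mathbb R^\sigma$. Hence
\[
c_k(T)\ge\tfrac\eta4\,c_k(\mathrm{id}:\ell_1^m\to\ell_2^m).
\]
Moreover $m\ge n/32$. So $m/k\ge e^{20}/32\ge e^{16}$, and $\log(m/k)\ge\log(n/k)-\log32\ge
\frac12\log(n/k)$. With Lemma~\ref{lem:gelfand},
\[
d_{\lceil n/2\rceil}(S)\,c_k(S^{-1})\ge\frac{\sqrt n}{8}\cdot\frac1{12}\cdot\frac1{\sqrt2}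
\min\Big\{1,\sqrt{\tfrac{\log(n/k)}k}\Big\},
\]
and $96\sqrt2<5000$.

For the dual statement let $S:\ell_2^n\to\ell_\infty^n$ be an isomorphism and put
$S'=(S^{-1})^*:\ell_2^n\to\ell_1^n$. By \eqref{eq:duality}, $d_k(S')=c_k(S^{-1})$ and
$c_k((S')^{-1})=c_k(S^*)=d_k(S)$ for all $k$. Apply the first part to $S'$.
\end{proof}

For $S=\mathrm{id}$ the theorem is sharp up to the constant factor: $d_{\lceil n/2\rceil}(S)\le\sqrt n$, the
numbers $c_k(S^{-1})$ are bounded by \eqref{eq:GG}, and $\log(en/k)\le2\log(n/k)$ for $k\le e^{-20}n$.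

\section{The exact order for $\ell_1^n$}\label{sec:order}

For an $n$-dimensional space $E$, $n\ge1$, let $\beta(E)$ be the infimum of all $b$ for which some isomorphism
$S:\ell_2^n\to E$ satisfies $d_k(S),\,c_k(S^{-1})\le b\,(n/k)^{1/2}$ for $1\le k\le n$. We shall use two properties.
\begin{enumerate}
\item[(a)] $\beta(E^*)=\beta(E)$. By \eqref{eq:duality}, replacing $S$ by $(S^{-1})^*:\ell_2^n\to E^*$ interchanges
the two sequences, exactly as in the proof of Theorem~\ref{thm:full}.
\item[(b)] If $V:E\to F$ is an isomorphism with $\|V\|\le1$ and $\|V^{-1}\|\le2$, then $\beta(F)\le2\beta(E)$. Replace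
$S$ by $VS$ and the subspaces $N$, $M$ of $E$ by $VN$, $VM$; this gives $d_k(VS)\le d_k(S)$ and
$c_k(S^{-1}V^{-1})\le2c_k(S^{-1})$.
\end{enumerate}

\begin{theorem}\label{thm:order}
\begin{enumerate}
\item[(i)] $c(\log en)^{1/4}\le\beta(\ell_1^n)\le C(\log en)^{1/4}$ for all $n\ge1$, and the same holds for
$\ell_\infty^n$.
\item[(ii)] Let $\varphi:[1,\infty)\cap\mathbb Q\to(0,\infty)$. If for every $n$ some isomorphism
$S:\ell_2^n\to\ell_1^n$ satisfies $d_k(S),\,c_k(S^{-1})\le\varphi(n/k)$ for all $k\le n$, then
\[
\varphi(2)\,\varphi(x)\ge\tfrac1{5000}\sqrt{x\log x}\qquad\text{for all rational }x\ge e^{20}.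
\]
Conversely, for a suitable $C$ the function $\varphi(x)=C\sqrt{x\log(ex)}$ is admissible for all $\ell_1^n$.
\end{enumerate}
\end{theorem}

Part (ii) says that for $\ell_1^n$ the logarithm is unavoidable at every ratio $x=n/k\ge e^{20}$, also if one replaces
the powers in \eqref{eq:pisier} by any other function of $n/k$. For the upper bounds, the ellipsoids in (i) and (ii)
are both balls and differ only by a scaling: in (i) it distributes the factor $(\log en)^{1/2}$ evenly over the two
sequences, in (ii) the Gelfand numbers carry the whole logarithm.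

\begin{proof}
(i) For $n\ge n_0$ the lower bound follows from Theorem~\ref{thm:main}, because there $\log n\ge\frac12\log en$. For
$n<n_0$ we use $1\le\|S\|\,\|S^{-1}\|=d_1(S)c_1(S^{-1})\le b^2n$, which gives $\beta(\ell_1^n)\ge n_0^{-1/2}$; adjust
$c$.

For the upper bound put $t=(\log en)^{1/4}$ and $S=\frac t{\sqrt n}\,\mathrm{id}$. Then
$d_k(S)\le\|S\|=t\le t\sqrt{n/k}$, and by \eqref{eq:GG}
\[
c_k(S^{-1})=\frac{\sqrt n}t\,c_k(\mathrm{id}:\ell_1^n\to\ell_2^n)\le\frac Ct\sqrt{\frac nk}\,\sqrt{\log en}
=Ct\sqrt{\frac nk}.
\]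
The result for $\ell_\infty^n$ follows from (a).

(ii) Multiplying numerator and denominator by a large even number, write $x=n/k$ with $n$ even and $k\ge\log x$. Then
$\lceil n/2\rceil=n/2$ and $k\le e^{-20}n$, and the minimum in Theorem~\ref{thm:full} is the square root. Hence
$\varphi(2)\varphi(x)\ge\frac1{5000}\sqrt n\sqrt{(\log x)/k}=\frac1{5000}\sqrt{x\log x}$.

Conversely, let $S=n^{-1/2}\,\mathrm{id}$. Then $d_k(S)\le1$, and
$c_k(S^{-1})\le C\sqrt{(n/k)\log(en/k)}$ by \eqref{eq:GG}. Take $C\ge1$.
\end{proof}

\section{K-convexity}\label{sec:kconvex}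

Which spaces do satisfy the statement with $\alpha=\frac12$? The answer is governed by the following notion. All
spaces in this section are nonzero. Let
$g_1,g_2,\dots$ be independent standard Gaussian variables on a probability space $\Omega$, and let $R$ be the
orthogonal projection of $L_2(\Omega)$ onto the closed span of the $g_i$. A Banach space $X$ is \emph{K-convex} if
$R\otimes\mathrm{id}_X$ extends to a bounded operator on $L_2(\Omega;X)$; its norm is the K-convexity constant
$K(X)$. Obviously $K(E)\le K(X)$ for subspaces $E\subseteq X$. Also $K(X)=K(X^*)$, because $R$ is self-adjoint and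
$L_2(\Omega;X)$ and $L_2(\Omega;X^*)$ norm each other isometrically; so $X$ is K-convex if and only if $X^*$ is. For
$u:\ell_2^n\to X$ put
\[
\ell(u)=\Big(\mathbb E\Big\|\sum_{i=1}^n g_i\,ue_i\Big\|^2\Big)^{1/2}.
\]
We need four known theorems.
\begin{enumerate}
\item[(K1)] (Lewis; Figiel and Tomczak-Jaegermann; see \cite[Ch.~3]{Pis}.) Every $n$-dimensional $E$ admits an
isomorphism $S:\ell_2^n\to E$ with $\ell(S)\,\ell((S^{-1})^*)\le nK(E)$.
\item[(K2)] (Pajor and Tomczak-Jaegermann; see \cite[Ch.~5]{Pis}.) $\sqrt k\,c_k(u^*)\le C\,\ell(u)$ for every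
$u:\ell_2^n\to X$ and $k\ge1$.
\item[(K3)] (Pisier; see \cite[Ch.~2]{Pis}.) $K(E)\le C\log(1+n)$ if $\dim E=n$.
\item[(K4)] (Pisier \cite{PisAnn}.) If $X$ is not K-convex, then for every $n$ it contains a subspace $E_n$ with
Banach--Mazur distance at most $2$ to $\ell_1^n$.
\end{enumerate}

The first two fit together: (K1) controls two Gaussian averages at once, and (K2) turns each of them into one half
of the required estimate with exactly the exponent $\frac12$.

\begin{theorem}\label{thm:positive}
$\beta(E)\le C\sqrt{K(E)}$ for every finite-dimensional $E$. In particular $\beta(E)\le C\sqrt{\log(1+n)}$ if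
$\dim E=n$.
\end{theorem}

\begin{proof}
Take $S$ from (K1) and scale it so that both $\ell(S)$ and $\ell((S^{-1})^*)$ are at most $\sqrt{nK(E)}$. By
\eqref{eq:duality} and (K2) with $u=S$,
\[
d_k(S)=c_k(S^*)\le Ck^{-1/2}\ell(S)\le C\sqrt{K(E)}\sqrt{n/k}.
\]
With $u=(S^{-1})^*:\ell_2^n\to E^*$, for which $u^*=S^{-1}$, (K2) gives
$c_k(S^{-1})\le C\sqrt{K(E)}\sqrt{n/k}$. The second assertion follows from (K3).
\end{proof}

\begin{theorem}\label{thm:class}
For a Banach space $X$ the following are equivalent.
\begin{enumerate}
\item[(i)] $X$ is K-convex.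
\item[(ii)] $\sup\{\beta(E):E\subseteq X,\ \dim E<\infty\}<\infty$; that is, the statement with $\alpha=\frac12$
holds uniformly for the finite-dimensional subspaces of $X$.
\end{enumerate}
The equivalence remains true with ``finite-dimensional quotients of $X$'' in place of ``finite-dimensional
subspaces'' in \textup{(ii)}.
\end{theorem}

\begin{proof}
(i)$\Rightarrow$(ii): For a finite-dimensional $E\subseteq X$, Theorem~\ref{thm:positive} gives
$\beta(E)\le C\sqrt{K(E)}\le C\sqrt{K(X)}$.

(ii)$\Rightarrow$(i): If $X$ is not K-convex, take $E_n\subseteq X$ from (K4). By compactness the Banach--Mazur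
distance is attained, so there is an isomorphism $V:E_n\to\ell_1^n$ with $\|V\|\le1$ and $\|V^{-1}\|\le2$. By property
(b) of Section~\ref{sec:order} and Theorem~\ref{thm:order}(i),
$\beta(E_n)\ge\frac12\beta(\ell_1^n)\ge\frac c2(\log en)^{1/4}$, which is unbounded.

\emph{Quotients.} If $X/Z$ is a finite-dimensional quotient, then $(X/Z)^*=Z^\perp$ is a finite-dimensional subspace
of $X^*$. Conversely, a finite-dimensional subspace $F$ of $X^*$ is weak*-closed, so $F=Z^\perp=(X/Z)^*$ with
$Z=\{x\in X:f(x)=0\text{ for all }f\in F\}$. Since $\beta(E)=\beta(E^*)$, the supremum of $\beta$ over the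
finite-dimensional quotients of $X$ equals the supremum over the finite-dimensional subspaces of $X^*$. By the part
already proved it is finite if and only if $X^*$ is K-convex, that is, if and only if $X$ is.
\end{proof}

For $\beta_n=\sup\{\beta(E):\dim E=n\}$, Theorems~\ref{thm:order} and~\ref{thm:positive} give
\[
c(\log en)^{1/4}\le\beta_n\le C(\log en)^{1/2}.
\]
We do not determine the exact order of $\beta_n$.

\begin{thebibliography}{9}

\bibitem{GG} Garnaev and Gluskin, Dokl. Akad. Nauk SSSR \textbf{277} (1984).

\bibitem{PisAnn} Pisier, Ann. of Math. \textbf{115} (1982).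

\bibitem{Pis} Pisier, \emph{The Volume of Convex Bodies and Banach Space Geometry}, 1989.

\bibitem{SS} Spielman and Srivastava, Israel J. Math. \textbf{190} (2012).

\end{thebibliography}

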